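# A superatomic Boolean algebra with $\aleph_\omega$ levels of width $\aleph_\omega$ and $\aleph_\omega^+$ levels of width $\aleph_\omega^+$

## 1. From $\aleph_\omega$ atoms to $\aleph_\omega^+$ atoms: a guess and three small levels

Take a Boolean algebra, divide out its atoms, divide out the atoms of the quotient, and continue transfinitely, writing down how many atoms appear at each stage. Can one see exactly $\aleph_\omega$ atoms at each of the first $\aleph_\omega$ stages, and then exactly $\aleph_\omega^+$ atoms at each of the next $\aleph_\omega^+$ stages?

A printed mathematics book contains, as its Theorem 5.1, the statement that if a measurable cardinal is consistent, then it is consistent that such an algebra exists. Its Problem 5.2 asks whether the consistency of a measurable cardinal is necessary there: would a smaller large cardinal do, or even no inaccessible cardinal at all?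

The answer one would first guess is that something beyond ZFC is needed. Such an algebra is atomic with $\aleph_\omega$ atoms, so all of it is coded by subsets of a set of size $\aleph_\omega$. The first $\aleph_\omega$ levels together contain only $\aleph_\omega\cdot\aleph_\omega=\aleph_\omega$ atoms. On this narrow base one wants to stand $\aleph_\omega^+$ levels, each of them wider than the whole base. It is easy to believe that this has a price.

We fix the definitions and then test the guess.

**Definition 1.** A Boolean algebra is *atomic* if every nonzero element lies above an atom. It is *superatomic* (a sBA) if every homomorphic image of it is atomic.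

The algebra $\mathcal P(\omega)$ is atomic but not superatomic, since $\mathcal P(\omega)/\mathrm{fin}$ has no atoms: an infinite set splits into two infinite sets. The finite and cofinite subsets of an infinite set $\kappa$ form a sBA, as Lemma 2 below will confirm.

**Definition 2.** For a Boolean algebra $B$ the *Cantor–Bendixson ideals* are: $J_0=\{0\}$; $J_{\alpha+1}$ is the ideal generated by $J_\alpha$ together with all $b\in B$ such that $b/J_\alpha$ is an atom of $B/J_\alpha$; and $J_\delta=\bigcup_{\alpha<\delta}J_\alpha$ for limit $\delta$. For a sBA $B$, the *height* $\mathrm{ht}(B)$ is the least $\delta$ such that $B/J_\delta$ is finite. The *cardinal sequence* is $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\mathrm{ht}(B)\rangle$ with $\kappa_\alpha=|\mathrm{At}(B/J_\alpha)|$, the number of atoms of $B/J_\alpha$.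

For the finite–cofinite algebra on $\kappa$, the atoms are the singletons, $J_1$ is the ideal of finite sets, and $B/J_1$ has two elements. So the cardinal sequence is $\langle\kappa\rangle$.

Throughout, $\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$ is the sequence of length $\delta+\varepsilon$ with value $\lambda$ at the first $\delta$ places and $\mu$ afterwards. Ordinal operations are ordinal arithmetic, with these exceptions: $\lambda^\omega$ for a cardinal $\lambda$, and $2^\lambda$, denote cardinal exponentiation. The power $\omega^\alpha$ is always the ordinal power. In this notation the target is $\langle\aleph_\omega\rangle_{\aleph_\omega}{}^\frown\langle\aleph_\omega^+\rangle_{\aleph_\omega^+}$.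

For the small cases we use one elementary observation.

**Observation 1.** Let a Boolean algebra $C$ be generated by pairwise disjoint nonzero elements $t_\xi$ $(\xi<\mu)$, with $\mu$ infinite, and suppose that $1$ is not a finite join of them. Then the atoms of $C$ are exactly the $t_\xi$, and $C/J_1(C)$ has two elements.

*Proof.* The finite joins of $t_\xi$'s together with their complements form a subalgebra, which is all of $C$. Let $x\le t_\xi$. If $x$ is a finite join of $t$'s, then $x$ is $0$ or $t_\xi$. If $x$ is the complement of a finite join $u$, then $1=u\vee x\le u\vee t_\xi$, which is excluded. So $t_\xi$ is an atom. Every nonzero finite join lies above some $t_\xi$, and the complement of a finite join lies above every $t_\eta$ not occurring in it. So there are no other atoms. Hence $J_1(C)$ is the set of finite joins. It does not contain $1$, and every element is in it or has its complement in it. $\square$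

In the tests below $\lambda=\aleph_\omega$ and $\mu=\aleph_\omega^+$. Let $S=\bigcup_{n<\omega}{}^n\lambda$ be the set of finite sequences from $\lambda$; it has size $\lambda$. By König's theorem $\lambda^\omega>\lambda$ (as $\mathrm{cf}(\lambda)=\omega$), so there are distinct branches $h_\xi\in{}^\omega\lambda$ for $\xi<\mu$. Two distinct branches share only finitely many initial segments.

**Test 1: the sequence $\langle\lambda\rangle_1{}^\frown\langle\mu\rangle_1$.** Let $a_\xi=\{h_\xi{\restriction}n:n<\omega\}\subseteq S$, and let $B\subseteq\mathcal P(S)$ be generated by the finite sets and the $a_\xi$. The atoms are the $\lambda$ singletons, and $J_1$ is the ideal of finite sets. Modulo finite sets the $a_\xi$ are nonzero and pairwise disjoint. They do not finitely cover $1$, since finitely many $a_\xi$ contain only finitely many sequences $\langle i\rangle$ of length one. By Observation 1, $\mathrm{CS}(B)=\langle\lambda,\mu\rangle$. So a jump in width is free.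

**Test 2: the sequence $\langle\lambda\rangle_1{}^\frown\langle\mu\rangle_2$.** Now we want a second wide level. Put a copy of $\omega$ at each node and, on $S\times\omega$, let
$$V_{\xi,k}=\{(h_\xi{\restriction}n,i):n<\omega,\ i\le k\}\quad(k<\omega),\qquad V_{\xi,\omega}=\{(h_\xi{\restriction}n,i):n<\omega,\ i\le n\}.$$
Let $B$ be generated by the finite subsets of $S\times\omega$ and all these sets. Again $J_1$ is the ideal of finite sets, and there are $\lambda$ atoms. Every $V_{\xi,\beta}$ meets each $\{s\}\times\omega$ in a finite set, so $V_{\xi,\beta}\cap V_{\eta,\gamma}$ is finite for $\xi\ne\eta$. Let $t_\xi$ be the class of $V_{\xi,\omega}$ and $a_{\xi,k}$ the class of the infinite set $\{(h_\xi{\restriction}n,k):n<\omega\}$. All but finitely many elements of this set lie in $V_{\xi,\omega}$, so $a_{\xi,k}\le t_\xi$. The $a_{\xi,k}$ are nonzero and pairwise disjoint, the $t_\xi$ are pairwise disjoint, and $[V_{\xi,k}]=a_{\xi,0}\vee\dots\vee a_{\xi,k}$.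

Hence each element of $B/J_1$ is a finite join of elements $a_{\xi,k}$ and elements $t_\xi\setminus(\text{finite join of }a\text{'s})$, or the complement of such a join. Each of these either contains $a_{\xi,k}$ or is disjoint from it, so $a_{\xi,k}$ is an atom. Each nonzero one lies above some $a_{\xi,k}$: for $t_\xi$ minus finitely many $a$'s, use an unused $k$; for a complement, use an unused $\xi$. So $B/J_1$ has exactly the $\mu$ atoms $a_{\xi,k}$. In $B/J_2$ the $t_\xi$ are disjoint generators. They are nonzero, because $t_\xi$ is not below a finite join of $a$'s. They do not finitely cover $1$, again because of the nodes $\langle i\rangle$. By Observation 1, $\mathrm{CS}(B)=\langle\lambda,\mu,\mu\rangle$. Superatomicity in both tests follows from Lemma 2.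

The guess is not doing well: two wide levels cost no more than one. What made Test 2 work is that along each branch there is a chain, increasing modulo finite, of order type $\omega+1$. The constant functions $k$ lie, almost everywhere, below the function $n\mapsto n$. So we ask for longer chains.

**Where $\omega$-valued functions stop.** Continue in the same way: at each branch, use a chain of functions $f_\beta:\omega\to\omega$, strictly increasing modulo finite, and the sets $\{(h_\xi{\restriction}n,i):i\le f_\beta(n)\}$. To reach wide level $\alpha$ on one branch we shall want a chain of order type $\omega^\alpha+1$, because the ordinal space $\omega^\alpha+1$ has a point of Cantor–Bendixson rank $\alpha$ (Lemma 1). This is needed for every $\alpha<\aleph_\omega^+$, in particular for $\alpha=\omega_2$. The members of a strictly increasing chain are distinct, and there are only $2^{\aleph_0}$ functions from $\omega$ to $\omega$. So if CH holds there is no chain of type $\omega_2$, and the attempt is dead long before $\aleph_\omega^+$.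

There is a second gap. In both tests the narrow part has only one level, and it must have $\aleph_\omega$ of them.

Both gaps close. The nodes at distance $n$ from the root should carry not $\omega$ but a regular cardinal $\lambda_n$, with $\lambda_n\nearrow\aleph_\omega$. In $\prod_n\lambda_n$ a one-line diagonalization gives increasing chains of every length below $\aleph_\omega^+$, and even of length $\aleph_\omega^+$, in ZFC (Lemma 4). And each single point at a node should be replaced by a block $\omega^{\delta_n}$ with $\delta_n\nearrow\aleph_\omega$, so that everything nontrivial modulo the narrow part contains points of rank cofinal in $\aleph_\omega$.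

The first guess is wrong, then, and here is the truth.

**Theorem A (ZFC).** There is a sBA $B$ with $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\aleph_\omega^+\rangle$, where $\kappa_\alpha=\aleph_\omega$ for $\alpha<\aleph_\omega$ and $\kappa_\alpha=\aleph_\omega^+$ for $\aleph_\omega\le\alpha<\aleph_\omega^+$.

**Theorem B (ZFC).** Let $\lambda$ be a singular cardinal with $\mathrm{cf}(\lambda)=\omega$. Let $\delta=\lambda\cdot\nu$ with $1\le\nu<\lambda^+$ and $\mathrm{cf}(\delta)=\omega$. Let $1\le\varepsilon\le\lambda^+$ and $\lambda<\mu\le\lambda^\omega$. Then $\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$ is the cardinal sequence of a sBA.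

Theorem A is the case $\lambda=\delta=\aleph_\omega$ (so $\nu=1$), $\varepsilon=\mu=\aleph_\omega^+$. Indeed $\aleph_\omega+\aleph_\omega^+=\aleph_\omega^+$ as ordinals, and $\aleph_\omega^+\le\aleph_\omega^\omega$ by König's theorem. Section 6 draws the consequence for Problem 5.2. Section 7 proves a converse.

**Theorem C (ZFC; converse).** Let $\lambda$ be a strong limit singular cardinal with $\mathrm{cf}(\lambda)=\omega$. Let $B$ be a sBA with $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\eta\rangle$, and let $1\le\delta<\lambda^+$, $\delta<\eta$, with $\kappa_\alpha\le\lambda$ for $\alpha<\delta$ and $\kappa_\delta>\lambda$. Then $\delta$ is a successor or $\mathrm{cf}(\delta)=\omega$, and $\kappa_\alpha\le2^\lambda=\lambda^\omega$ for all $\alpha<\eta$.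

**Corollary D.** Let $\lambda$ be a strong limit singular cardinal of cofinality $\omega$, $\delta=\lambda\cdot\nu$ with $1\le\nu<\lambda^+$, $1\le\varepsilon\le\lambda^+$, $\mu>\lambda$. Then $\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$ is the cardinal sequence of a sBA if and only if $\mathrm{cf}(\delta)=\omega$ and $\mu\le\lambda^\omega$.

On a first pass, read Sections 2–5 with $\lambda=\delta=\aleph_\omega$, $\lambda_n=\delta_n=\omega_{n+1}$, $\mu=\varepsilon=\aleph_\omega^+$.

## 2. Scattered ordinal spaces and the ideals $J_\alpha$

**Definition 3.** For a space $T$ put $T^{(0)}=T$, let $T^{(\alpha+1)}$ be $T^{(\alpha)}$ without its isolated points, and let $T^{(\delta)}=\bigcap_{\alpha<\delta}T^{(\alpha)}$ for limit $\delta$. These are closed sets. The space is *scattered* if some $T^{(\alpha)}$ is empty. The *rank* $\mathrm{rk}(p)$ is then the $\alpha$ with $p\in T^{(\alpha)}\setminus T^{(\alpha+1)}$.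

Three routine facts. First, for open $U\subseteq T$ one has $U^{(\alpha)}=U\cap T^{(\alpha)}$, by induction on $\alpha$; so ranks may be computed in any open set containing the point. Second, $\mathrm{rk}(p)\le\alpha$ if and only if $p$ has an open neighborhood $U$ with $U\cap T^{(\alpha)}\subseteq\{p\}$. Third, if $T$ is scattered and an open set $b$ contains a point of rank $\ge\alpha$, then it contains a point of rank exactly $\alpha$; otherwise $b^{(\alpha)}=b^{(\alpha+1)}\ne\emptyset$, and then $b^{(\alpha')}=b^{(\alpha)}\neq\emptyset$ for all $\alpha'\ge\alpha$.

Ordinals carry the order topology. In a successor ordinal $\gamma+1$, which is compact Hausdorff, the intervals $(\beta,\beta']$ with $-1\le\beta<\beta'\le\gamma$ form a base of clopen sets, where $(-1,\beta']$ means $[0,\beta']$.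

**Lemma 1.** In an ordinal space, $\mathrm{rk}(0)=0$, and if $x=x_0+\omega^\rho$, where $\omega^\rho$ is the last term of the Cantor normal form of $x$, then $\mathrm{rk}(x)=\rho$. Hence every point of $\omega^\sigma+1$ has rank $\le\sigma$.

For example, in $\omega^2+1$ the point $0$ and the successors have rank $0$, the points $\omega\cdot k$ ($1\le k<\omega$) have rank $1$, and $\omega^2$ has rank $2$.

*Proof.* The point $0$ is isolated. For $x>0$ we use induction on $\rho$. The set $(x_0,x]$ is open, and $\xi\mapsto x_0+\xi$ is a homeomorphism from $(0,\omega^\rho]$ onto it. So we may compute in $(0,\omega^\rho]$ with $x=\omega^\rho$. A point of $(0,\omega^\rho)$ has all its exponents, in particular the last one, below $\rho$. So by induction it has rank $<\rho$. Thus only the top can have rank $\ge\rho$, and $\mathrm{rk}(x)\le\rho$. Conversely let $\sigma<\rho$. For any $y<\omega^\rho$ the point $y+\omega^\sigma$ satisfies $y<y+\omega^\sigma<\omega^\rho$, and the last term of its normal form is $\omega^\sigma$. So it has rank $\sigma$ by induction. Hence points of rank $\sigma$ accumulate at the top, and $\mathrm{rk}(x)\ge\sigma+1$.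 As this holds for all $\sigma<\rho$, $\mathrm{rk}(x)\ge\rho$. The last sentence holds because a nonzero $x\le\omega^\sigma$ has all exponents $\le\sigma$. $\square$

In particular every topological sum of ordinals is scattered.

**Lemma 2.** If $J_\zeta(B)=B$ for some $\zeta$, then $B$ is superatomic.

*Proof.* Let $\pi:B\to C$ be onto and $0\ne c\in C$. We find an atom below $c$. Let $\alpha$ be least such that some $b\in J_\alpha$ has $0\ne\pi(b)\le c$. Such an $\alpha$ exists because $J_\zeta=B$ and $\pi$ is onto. It is not $0$ and not a limit, so $\alpha=\beta+1$, and $b\le j\vee e_1\vee\dots\vee e_k$ with $j\in J_\beta$ and all $e_i/J_\beta$ atoms. By minimality of $\alpha$, every element of $J_\beta$ whose image is below $c$ has image $0$. So $\pi(b\wedge j)=0$, and hence $\pi(e)\ne0$ for some $e=b\wedge e_i$. As $0\ne\pi(e)\le c$, we get $e\notin J_\beta$. So $e/J_\beta$ is nonzero and below the atom $e_i/J_\beta$, and it is itself an atom. For any $x\in B$ one of $e\wedge x$, $e\setminus x$ lies in $J_\beta$. Its image is below $c$, hence is $0$. So $\pi(e)\wedge\pi(x)$ is $0$ or $\pi(e)$. As $\pi$ is onto, $\pi(e)\le c$ is an atom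 of $C$. $\square$

In Tests 1 and 2 the process ends in a two-element quotient $B/J_\zeta$, whose top is an atom. So $J_{\zeta+1}=B$, and these algebras are superatomic.

The next lemma reads the first part of the cardinal sequence from a space. For a space $T$ write $CO(T)$ for the set of its compact open subsets.

**Lemma 3.** Let $T$ be a topological sum of successor ordinals and let $\eta\ge1$ be an ordinal such that all points of $T$ have rank $<\eta$. Let $I=CO(T)$, and let $B\supseteq I$ be a Boolean algebra of clopen subsets of $T$ such that

$(*)$ for every $b\in B\setminus I$ and every $\alpha<\eta$, $b$ contains a point of rank $\ge\alpha$.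

Put $I_\alpha=\{a\in I:\text{all points of }a\text{ have rank}<\alpha\}$. Then $J_\alpha(B)=I_\alpha$ for all $\alpha\le\eta$, and for $\alpha<\eta$ the number of atoms of $B/J_\alpha(B)$ is the number of points of $T$ of rank $\alpha$. In particular $J_\eta(B)=I$.

*Proof.* $T$ is locally compact, Hausdorff, zero-dimensional and scattered. For $a\in I$ and $b\in B$ the set $a\cap b$ is compact open, so $I$ and all $I_\alpha$ are ideals of $B$. We prove $J_\alpha(B)=I_\alpha$ by induction on $\alpha\le\eta$. For $\alpha=0$ both sides are $\{\emptyset\}$.

**Limit step.** We need $I_\alpha=\bigcup_{\beta<\alpha}I_\beta$. If $a\in I_\alpha$, the sets $a\cap T^{(\beta)}$ ($\beta<\alpha$) are closed subsets of the compact set $a$, decreasing, with intersection $a\cap T^{(\alpha)}=\emptyset$. So one of them is empty, that is, $a\in I_\beta$ for some $\beta<\alpha$. The other inclusion is clear.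

**Successor step, points give atoms.** Let $J_\alpha(B)=I_\alpha$ and $\alpha<\eta$. For each $p$ of rank $\alpha$ choose $a_p\in I$ with $a_p\cap T^{(\alpha)}=\{p\}$. This is possible since $p$ is isolated in $T^{(\alpha)}$ and compact open sets form a base. Then $a_p\notin I_\alpha$, and all points of $a_p$ other than $p$ have rank $<\alpha$. For $b\in B$ one of $a_p\cap b$, $a_p\setminus b$ misses $p$, so it is in $I_\alpha$. Hence $a_p/I_\alpha$ is an atom. For $p\ne q$ the set $a_p\cap a_q$ misses $T^{(\alpha)}$, so it is in $I_\alpha$, and the two atoms are distinct.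

**Successor step, atoms come from points.** Let $b/I_\alpha$ be an atom. Then $b$ has a point of rank $\ge\alpha$: if $b\in I$ this is what $b\notin I_\alpha$ says, and if $b\notin I$ it is $(*)$. As $b$ is open, it contains a point $p$ of rank exactly $\alpha$. Then $p\in a_p\cap b$, so $a_p\cap b\notin I_\alpha$. Two atoms with nonzero meet are equal: $b/I_\alpha=a_p/I_\alpha$.

**Successor step, the ideal.** So the atoms of $B/J_\alpha(B)$ correspond bijectively to the points of rank $\alpha$. Each $b$ with $b/I_\alpha$ an atom differs from some $a_p$ by a member of $I_\alpha$, so $J_{\alpha+1}(B)$ is generated by $I_\alpha$ and the $a_p$. These lie in $I_{\alpha+1}$. Conversely let $a\in I_{\alpha+1}$. The set $a\cap T^{(\alpha)}$ is compact, and it is discrete because all its points have rank exactly $\alpha$. So it is finite. Removing from $a$ the finitely many $a_p$ with $p\in a\cap T^{(\alpha)}$ leaves a member of $I_\alpha$. So $a\in J_{\alpha+1}(B)$.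

Finally $J_\eta(B)=I_\eta=I$, because all ranks are $<\eta$. $\square$

**Test 3: the sequence $\langle\lambda\rangle_\omega{}^\frown\langle\mu\rangle_1$.** Again let $\lambda=\aleph_\omega$, $\mu=\aleph_\omega^+$. Put a copy $D_s$ of $\omega^{n}+1$ at each node $s$ of length $n$; let $X$ be the sum, $I=CO(X)$, $V_\xi=\bigcup_nD_{h_\xi\restriction n}$, and let $B$ be generated by $I$ and the $V_\xi$. A clopen set is in $I$ exactly when it meets finitely many $D_s$. Modulo $I$ the $V_\xi$ are nonzero, disjoint, and do not finitely cover $1$. So if $b\in B\setminus I$, then by Observation 1 (every nonzero element lies above some generator) there is $\xi$ with $V_\xi\setminus b\in I$. Hence $b\supseteq D_{h_\xi\restriction n}$ for almost all $n$, and $b$ has points of every finite rank. This is $(*)$ with $\eta=\omega$. There are $\lambda$ points of each finite rank, so Lemma 3 gives $J_\omega(B)=I$ and $\lambda$ atoms at each level $k<\omega$. Observation 1 gives $\mu$ atoms at level $\omega$ and then a two-element quotient.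

**What $(*)$ prevents.** In the same $X$, replace $V_\xi$ by $V'_\xi=\{(h_\xi{\restriction}n,0):n<\omega\}$, which consists of isolated points, and let $B'$ be generated by $I$ and the $V'_\xi$. Its members are clopen, so each nonempty one contains an isolated point; the atoms are the singletons of isolated points, and $J_1$ consists of the finite sets of such points. The intersection of $V'_\xi$ with a compact open set, or with $V'_\eta$ for $\eta\ne\xi$, is finite. So every member of $B'$ meets $V'_\xi$ in a finite set or in all of it but a finite set. Thus $V'_\xi/J_1$ is already an atom of $B'/J_1$, and there are at least $\mu$ of these. Level $1$ is spoiled. A set outside $I$ must contain points of rank cofinal in the height of the narrow part.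

## 3. An increasing chain of length $\lambda^+$ in $\prod_n\lambda_n$

From here on $\lambda,\delta,\nu,\varepsilon,\mu$ are as in Theorem B.

**Step 1: choice of the parameters.** We fix regular uncountable cardinals $\lambda_0<\lambda_1<\cdots$ with supremum $\lambda$, and ordinals $\delta_0<\delta_1<\cdots$ with supremum $\delta$ and
$$\delta_n+\lambda_n<\delta\qquad(n<\omega).\tag{1}$$
The $\lambda_n$ exist, since $\lambda$ is an uncountable limit cardinal of cofinality $\omega$ and successor cardinals are regular. For Theorem A take $\lambda_n=\delta_n=\omega_{n+1}$; then $\delta_n+\lambda_n=\omega_{n+1}\cdot2<\omega_\omega$. In general any strictly increasing cofinal sequence $\langle\delta_n\rangle$ in $\delta=\lambda\nu$ works, because $\zeta<\delta$ implies $\zeta+\lambda_n<\delta$: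

- If $\nu=\nu'+1$, then $\delta=\lambda\nu'+\lambda$ and $\zeta\le\lambda\nu'+\zeta'$ for some $\zeta'<\lambda$. So $\zeta+\lambda_n\le\lambda\nu'+(\zeta'+\lambda_n)$, and $\zeta'+\lambda_n<\lambda$ since $\lambda$ is a cardinal.
- If $\nu$ is a limit, then $\zeta<\lambda\nu'$ for some $\nu'<\nu$. So $\zeta+\lambda_n\le\lambda\nu'+\lambda=\lambda(\nu'+1)<\delta$.

**Step 2: the chain.** This replaces the functions into $\omega$ of Test 2, which ran out.

**Lemma 4.** There are $f_\beta\in\prod_n\lambda_n$ $(\beta<\lambda^+)$ with all values $\ge1$ such that for $\beta<\gamma<\lambda^+$ one has $f_\beta(n)<f_\gamma(n)$ for all but finitely many $n$.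

*Proof.* Let $f_0$ be constantly $1$. Let $0<\gamma<\lambda^+$ and suppose that $f_\beta$ is defined for $\beta<\gamma$. Since $1\le|\gamma|\le\lambda$, fix a surjection $e:\lambda\to\gamma$. Put $A_0=\emptyset$, $A_{n+1}=e[\lambda_n]$, and
$$f_\gamma(n)=\sup\big(\{1\}\cup\{f_\beta(n)+1:\beta\in A_n\}\big).$$
Since $|A_0|=0$ and $|A_{n+1}|\le\lambda_n<\lambda_{n+1}$, this is a supremum of fewer than $\lambda_n$ ordinals below the regular cardinal $\lambda_n$. So $f_\gamma(n)<\lambda_n$. If $\beta<\gamma$, say $\beta=e(\iota)$, then $\beta\in A_{n+1}$ as soon as $\iota<\lambda_n$. So $\beta\in A_n$ for all large $n$, and for these $f_\gamma(n)\ge f_\beta(n)+1$. $\square$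

The growing widths $\lambda_n$ are used here: at coordinate $n$ we can dominate any fewer than $\lambda_n$ predecessors, and every predecessor is taken care of from some $n$ on.

## 4. The two spaces and the algebra on the tree

**Step 3: the narrow space $X$.** It must have exactly $\lambda$ points of each rank $<\delta$ and no others. Let $\theta_n=\omega^{\delta_n}\cdot\lambda_n$ and $D_n=\theta_n+1$. Let $S=\bigcup_{n<\omega}{}^n\lambda$ and
$$X=\coprod_{s\in S}D_s,\qquad D_s=\{s\}\times D_{|s|}.$$
So a node of length $n$ carries $\lambda_n$ blocks $\omega^{\delta_n}$ in a row, with a top point added. Since $\lambda_n\le\omega^{\lambda_n}$, we have $\theta_n\le\omega^{\delta_n}\cdot\omega^{\lambda_n}=\omega^{\delta_n+\lambda_n}$. By Lemma 1 and (1), the points of $D_s$ with $|s|=n$ have rank $\le\delta_n+\lambda_n<\delta$. So all ranks in $X$ are $<\delta$.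

Since $\delta_n<\lambda^+$, we have $|\omega^{\delta_n}|\le\max(\aleph_0,|\delta_n|)\le\lambda$ and $|\theta_n|\le\lambda$. With $|S|=\lambda$ this gives $|X|=\lambda$. For $\alpha<\delta$ choose $n\ge1$ with $\delta_n>\alpha$. Then $\omega^\alpha\in D_n$ has rank $\alpha$, and there are $\lambda$ nodes $s$ with $|s|=n$. So $X$ has exactly $\lambda$ points of each rank $\alpha<\delta$.

Let $I=CO(X)$. A set $a\subseteq X$ is in $I$ if and only if it meets only finitely many $D_s$ and each $a\cap D_s$ is clopen in $D_s$.

**Step 4: the wide space $Z$.** This is the space that the quotient $B/I$ should see. Fix ordinals $\alpha_\xi<\varepsilon$ ($\xi<\mu$) such that each $\alpha<\varepsilon$ equals $\alpha_\xi$ for $\mu$ many $\xi$. This is possible since $|\varepsilon|\le\lambda^+\le\mu$, so $|\varepsilon\times\mu|=\mu$. Put $\gamma_\xi=\omega^{\alpha_\xi}$ and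
$$Z=\coprod_{\xi<\mu}(\gamma_\xi+1).$$
As $\alpha_\xi<\lambda^+$, also $\gamma_\xi<\lambda^+$. By Lemma 1 all ranks in $Z$ are $<\varepsilon$. For each $\alpha<\varepsilon$ there are exactly $\mu$ points of rank $\alpha$: at least $\mu$, namely the points $(\xi,\omega^\alpha)$ with $\alpha_\xi=\alpha$, and at most $|Z|\le\mu\cdot\lambda=\mu$. Let
$$A=CO(Z)\cup\{Z\setminus c:c\in CO(Z)\},$$
a Boolean algebra of clopen sets. $Z$ has infinitely many summands, so it is not compact, and no set is both in $CO(Z)$ and a complement of a member of $CO(Z)$.

**Step 5: the algebra $B$.** Each branch will carry its own copy of $\gamma_\xi+1$, written as a chain modulo $I$. Fix distinct $h_\xi\in{}^\omega\lambda$ ($\xi<\mu$), which is possible since $\mu\le\lambda^\omega$. For $\xi<\mu$ and $\beta\le\gamma_\xi$ let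
$$V_{\xi,\beta}=\{(h_\xi{\restriction}n,\,x):n<\omega,\ x\le\omega^{\delta_n}\cdot f_\beta(n)\},\qquad V_{\xi,-1}=\emptyset.\tag{2}$$
Here $f_\beta$ is defined since $\beta\le\gamma_\xi<\lambda^+$, and $\omega^{\delta_n}f_\beta(n)<\theta_n$ since $f_\beta(n)<\lambda_n$. Each $V_{\xi,\beta}$ meets each $D_s$ in $\emptyset$ or an initial segment $[0,y]$, so it is clopen in $X$. Let $B$ be the subalgebra of $\mathcal P(X)$ generated by
$$I\cup\{V_{\xi,\beta}:\xi<\mu,\ \beta\le\gamma_\xi\}.$$
All its members are clopen in $X$, so $I$ is an ideal of $B$. Write $[b]$ for $b/I$.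

**Lemma 5.**

(a) If $\xi\ne\eta$, then $V_{\xi,\beta}\cap V_{\eta,\gamma}\in I$.

(b) If $-1\le\beta<\gamma\le\gamma_\xi$, then $V_{\xi,\beta}\setminus V_{\xi,\gamma}\in I$. Moreover, for all but finitely many $n$, $V_{\xi,\gamma}\setminus V_{\xi,\beta}$ contains a point of $D_{h_\xi\restriction n}$ of rank $\delta_n$. In particular $V_{\xi,\gamma}\setminus V_{\xi,\beta}\notin I$.

(c) $X$ minus any finite union of sets $V_{\xi,\beta}$ is not in $I$.

*Proof.* (a) The intersection is clopen and meets only those $D_s$ for which $s$ is a common initial segment of $h_\xi$ and $h_\eta$. There are finitely many of these.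

(b) If $\beta=-1$, then $V_{\xi,\beta}\setminus V_{\xi,\gamma}=\emptyset$. If $\beta\ge0$, then for all but finitely many $n$ we have $f_\beta(n)<f_\gamma(n)$, so that $V_{\xi,\beta}\cap D_{h_\xi\restriction n}\subseteq V_{\xi,\gamma}$. Hence the difference meets only finitely many $D_s$. For the second assertion, if $\beta\ge0$, take for almost all $n$ the point $\omega^{\delta_n}(f_\beta(n)+1)$. It is $\le\omega^{\delta_n}f_\gamma(n)$ and $>\omega^{\delta_n}f_\beta(n)$, so it lies in $V_{\xi,\gamma}\setminus V_{\xi,\beta}$. It equals $\omega^{\delta_n}f_\beta(n)+\omega^{\delta_n}$, and all exponents in the normal form of $\omega^{\delta_n}f_\beta(n)$ are $\ge\delta_n$, so the last term is $\omega^{\delta_n}$ and the rank is $\delta_n$ by Lemma 1. If $\beta=-1$, take $\omega^{\delta_n}\le\omega^{\delta_n}f_\gamma(n)$, which uses $f_\gamma(n)\ge1$; it has rank $\delta_n$. A set meeting infinitely many $D_s$ is not in $I$.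

(c) $V_{\xi,\beta}$ meets $D_{\langle i\rangle}$ only for $i=h_\xi(0)$. So the set in question contains $D_{\langle i\rangle}$ for all but finitely many $i<\lambda$. $\square$

**Step 6: the quotient $B/I$ is $A$.** The lemma says that modulo $I$ the sets $V_{\xi,\beta}$ behave like the initial segments of the summands of $Z$.

**Lemma 6.** There is an isomorphism $\psi:A\to B/I$ with $\psi(\{\xi\}\times[0,\beta])=[V_{\xi,\beta}]$ for $\xi<\mu$, $\beta\le\gamma_\xi$.

*Proof.* A ring homomorphism here is a map preserving $0$, joins, meets and differences.

*Finite pieces.* Let $F\subseteq\mu$ be finite and, for $\xi\in F$, let $E_\xi\subseteq\gamma_\xi+1$ be finite and nonempty. Let $C_{F,E}\subseteq CO(Z)$ be the finite ring of sets whose atoms are the sets $\{\xi\}\times(\beta,\beta']$, where $\xi\in F$ and $\beta<\beta'$ are consecutive elements of $E_\xi\cup\{-1\}$. Map this atom to $[V_{\xi,\beta'}\setminus V_{\xi,\beta}]$. These images are nonzero by Lemma 5(b). They are pairwise disjoint. For different $\xi$ this is Lemma 5(a). For the same $\xi$, two of these intervals are $(\beta,\beta']$ and $(\beta'',\beta''']$ with $\beta<\beta'\le\beta''<\beta'''$,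 and
$$(V_{\xi,\beta'}\setminus V_{\xi,\beta})\cap(V_{\xi,\beta'''}\setminus V_{\xi,\beta''})\subseteq V_{\xi,\beta'}\setminus V_{\xi,\beta''}\in I,$$
by Lemma 5(b), or trivially if $\beta'=\beta''$. Sending a union of atoms to the join of their images, we get a unique ring homomorphism $\psi_{F,E}:C_{F,E}\to B/I$ extending the map on atoms. It is injective because the images of the atoms are nonzero and disjoint.

*Values on initial segments.* Let $\beta\in E_\xi$, and let $-1=\beta_0<\beta_1<\dots<\beta_k=\beta$ be the elements of $E_\xi\cup\{-1\}$ up to $\beta$. By Lemma 5(b), $0=[V_{\xi,\beta_0}]\le[V_{\xi,\beta_1}]\le\dots\le[V_{\xi,\beta_k}]$, so the join of the successive differences is $[V_{\xi,\beta}]$. That is, $\psi_{F,E}(\{\xi\}\times[0,\beta])=[V_{\xi,\beta}]$.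

*Coherence.* The sets $\{\xi\}\times[0,\beta]$ with $\xi\in F$, $\beta\in E_\xi$ generate the ring $C_{F,E}$. If $F\subseteq F'$ and $E_\xi\subseteq E'_\xi$ for $\xi\in F$, then $C_{F,E}\subseteq C_{F',E'}$. The maps $\psi_{F,E}$ and $\psi_{F',E'}{\restriction}C_{F,E}$ agree on these generators, hence agree. The family is directed, since we may take unions of the $F$'s and $E$'s. Its union is $CO(Z)$: a compact open subset of $Z$ is a finite union of basic sets $\{\xi\}\times(\beta,\beta']$. So the $\psi_{F,E}$ fit together to an injective ring homomorphism $\psi:CO(Z)\to B/I$.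

*Extension to $A$.* Every value of $\psi$ is below a finite join of elements $[V_{\xi,\gamma_\xi}]$. If $1$ were such a value, $X$ minus a finite union of sets $V_{\xi,\gamma_\xi}$ would be in $I$, against Lemma 5(c). So $1\notin\psi[CO(Z)]$. Put $\psi(Z\setminus c)=1-\psi(c)$. Complements are preserved by definition. Meets are preserved because $c\cap(Z\setminus d)=c\setminus d$ and $(Z\setminus c)\cap(Z\setminus d)=Z\setminus(c\cup d)$. So $\psi:A\to B/I$ is a Boolean homomorphism. It is injective: $\psi$ is injective on $CO(Z)$, and $\psi(Z\setminus c)=0$ would mean $\psi(c)=1$. It is onto, because its range is a subalgebra containing all $[V_{\xi,\beta}]$, and these generate $B/I$. $\square$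

## 5. Computing the cardinal sequence of $B$

**Step 7: condition $(*)$ for both spaces.** This is what Lemma 3 needs.

**Lemma 7.** Condition $(*)$ of Lemma 3 holds for $T=X$, $\eta=\delta$ and the algebra $B$.

*Proof.* Let $b\in B\setminus I$. Then $\psi^{-1}([b])$ is a nonempty open subset of $Z$, so it contains some $\{\xi\}\times(\beta,\beta']$ with $-1\le\beta<\beta'\le\gamma_\xi$. This is the difference of $\{\xi\}\times[0,\beta']$ and $\{\xi\}\times[0,\beta]$ (the latter being empty if $\beta=-1$), so $\psi$ maps it to $[V_{\xi,\beta'}\setminus V_{\xi,\beta}]$. Hence $(V_{\xi,\beta'}\setminus V_{\xi,\beta})\setminus b\in I$. A member of $I$ meets finitely many $D_s$, so for all but finitely many $n$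
$$(V_{\xi,\beta'}\setminus V_{\xi,\beta})\cap D_{h_\xi\restriction n}\subseteq b.$$
By Lemma 5(b), $b$ contains points of rank $\delta_n$ for all but finitely many $n$. As $\delta_n\nearrow\delta$, for each $\alpha<\delta$ some of these ranks are $\ge\alpha$. $\square$

**Lemma 8.** Condition $(*)$ of Lemma 3 holds for $T=Z$, $\eta=\varepsilon$ and the algebra $A$.

*Proof.* An element of $A\setminus CO(Z)$ is $Z\setminus c$ with $c$ compact. Since $c$ meets only finitely many summands, $Z\setminus c$ contains all but finitely many of them. For each $\alpha<\varepsilon$ there are $\mu$ many $\xi$ with $\alpha_\xi=\alpha$, so $Z\setminus c$ contains some $(\xi,\omega^\alpha)$ with $\alpha_\xi=\alpha$, a point of rank $\alpha$. $\square$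

**Step 8: levels below $\delta$.** By Lemma 3 for $X$ (all ranks are $<\delta$, by Step 3), for $\alpha<\delta$ the number of atoms of $B/J_\alpha(B)$ is the number of points of $X$ of rank $\alpha$, which is $\lambda$. Moreover $J_\delta(B)=I$.

**Step 9: passing to the quotient.** We claim that for every $\alpha$, $J_{\delta+\alpha}(B)$ is the preimage of $J_\alpha(B/I)$ under $\pi:B\to B/I$. For $\alpha=0$ this is $J_\delta(B)=I$. If it holds for $\alpha$, then $\pi$ induces an isomorphism $B/J_{\delta+\alpha}(B)\cong(B/I)/J_\alpha(B/I)$. So $b$ gives an atom on the left exactly when $\pi(b)$ gives one on the right. The preimage of the ideal generated by $J_\alpha(B/I)$ and these $\pi(b)$ is the ideal generated by $J_{\delta+\alpha}(B)$, which contains $\ker\pi$, and these $b$. So the claim holds for $\alpha+1$. At limits take unions. With Lemma 6,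
$$B/J_{\delta+\alpha}(B)\cong A/J_\alpha(A)\quad\text{for all }\alpha.\tag{3}$$

**Step 10: levels from $\delta$ on.** By Lemma 3 for $Z$ and by (3), for $\alpha<\varepsilon$ the number of atoms of $B/J_{\delta+\alpha}(B)$ is the number of points of $Z$ of rank $\alpha$, which is $\mu$. Also $J_\varepsilon(A)=CO(Z)$, so $B/J_{\delta+\varepsilon}(B)\cong A/CO(Z)$, which has two elements.

**Step 11: end of the proof.** By Steps 8 and 10, $B/J_\alpha(B)$ is infinite for $\alpha<\delta+\varepsilon$ and finite for $\alpha=\delta+\varepsilon$. The top of the two-element quotient is an atom, so $J_{\delta+\varepsilon+1}(B)=B$, and $B$ is superatomic by Lemma 2. Hence $\mathrm{ht}(B)=\delta+\varepsilon$ and $\mathrm{CS}(B)=\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$. This proves Theorem B, and with $\lambda=\delta=\aleph_\omega$, $\varepsilon=\mu=\aleph_\omega^+$ it proves Theorem A. $\blacksquare$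

## 6. Consistency strength: Problem 5.2

The answer to Problem 5.2 is no. Every model of ZFC already contains a sBA with the required cardinal sequence, so neither a measurable cardinal nor any inaccessible cardinal is needed.

In terms of consistency: since Theorem A is a theorem of ZFC, Con(ZFC + "there is such a sBA") is equivalent to Con(ZFC), because a contradiction derived from the first theory turns into one derived from ZFC.

The reverse implication asked about in the problem also fails, in the following sense. Let $M$ be the theory ZFC + "there is a measurable cardinal", and assume that $M$ is consistent. Then no base theory contained in $M$ proves that the consistency of such a sBA implies Con$(M)$. Otherwise, by Theorem A, $M$ would prove Con(ZFC) $\to$ Con$(M)$. But $M$ proves Con(ZFC): a measurable cardinal $\kappa$ is inaccessible, so $V_\kappa$ is a model of ZFC. Thus $M$ would prove Con$(M)$, contradicting Gödel's second incompleteness theorem.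

## 7. Strong limit $\lambda$: which lengths and widths are possible

Theorem B assumes $\mathrm{cf}(\delta)=\omega$ and $\mu\le\lambda^\omega$. We now prove Theorem C, which shows that for strong limit $\lambda$ (meaning that $2^\kappa<\lambda$ for all $\kappa<\lambda$) neither assumption can be dropped. Let $\lambda$, $B$, $\eta$, $\delta$ be as in Theorem C.

**Step 1: translation to the Stone space.** Let $K$ be the Stone space of $B$, and for $b\in B$ let $\hat b\subseteq K$ be its clopen set. An ideal $J$ corresponds to the open set $U_J=\bigcup_{b\in J}\hat b$, and $B/J$ is isomorphic to the algebra of clopen subsets of $K\setminus U_J$. So $b/J$ is an atom if and only if $\hat b\setminus U_J$ is a single point, and these points are exactly the isolated points of $K\setminus U_J$. By induction on $\alpha$ it follows that $K\setminus U_{J_\alpha}=K^{(\alpha)}$: at successors, $U_{J_{\alpha+1}}$ is $U_{J_\alpha}$ together with the isolated points of $K\setminus U_{J_\alpha}$, and at limits both sides are intersections. If some $K^{(\alpha)}=K^{(\alpha+1)}$ were nonempty, $B/J_\alpha$ would be a nontrivial homomorphic image of $B$ without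 atoms, which is impossible. So $K$ is a compact scattered space, $J_\alpha(B)$ corresponds to the open set of points of rank $<\alpha$, and $\kappa_\alpha$ is the number of points of rank $\alpha$ for $\alpha<\eta$.

**Step 2: the bound on the widths.** $B$ is atomic, and as $\delta\ge1$ it has $\kappa_0\le\lambda$ atoms. An element is determined by the set of atoms below it, so $\kappa_\alpha\le|B|\le2^\lambda$ for all $\alpha<\eta$. Let $\lambda=\sup_n\lambda_n$ with $\lambda_n<\lambda$. A subset of $\lambda$ is determined by its intersections with the $\lambda_n$, and $2^{\lambda_n}<\lambda$. So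
$$2^\lambda\le\prod_n2^{\lambda_n}\le\lambda^\omega\le\lambda^\lambda=2^\lambda.$$

**Step 3: setting up the contradiction.** Suppose that $\delta$ is a limit ordinal with $\mathrm{cf}(\delta)>\omega$. We find a point of rank $\delta$ that is outside the closures of small sets covering everything of lower rank. Let $X=\{p\in K:\mathrm{rk}(p)<\delta\}$. Then $|X|\le\lambda\cdot|\delta|\le\lambda$, so, since $\mathrm{cf}(\lambda)=\omega$, we can write $X=\bigcup_{n<\omega}X_n$ with $|X_n|<\lambda$. Put $F_n=\overline{X_n}$.

If $X_n$ is finite, so is $F_n$. In any case $|F_n|\le2^{2^{|X_n|}}$. Indeed, map $p\in F_n$ to $\{U\cap X_n:U\text{ an open neighborhood of }p\}$. This map is injective. Let $p\ne q$ have disjoint open neighborhoods $U$, $V$. If $U\cap X_n=W\cap X_n$ for an open neighborhood $W$ of $q$, then $W\cap V$ meets $X_n$, since $q\in F_n$, in a point of $W\cap X_n\subseteq U$ that is also in $V$; this is a contradiction. As $\lambda$ is a strong limit, $|F_n|<\lambda$. So $|\bigcup_nF_n|\le\lambda<\kappa_\delta$, and there is a point $y$ of rank $\delta$ with $y\notin\bigcup_nF_n$.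

**Step 4: a countable decomposition around $y$.** Choose clopen sets $N_0\supseteq N_1\supseteq\cdots$ containing $y$ with $N_0\setminus\{y\}\subseteq X$ and $N_n\cap F_n=\emptyset$ for all $n$. The first is possible since $y$ is isolated in $K^{(\delta)}$, the second since $F_n$ is closed and $y\notin F_n$. Then
$$\Big(\bigcap_nN_n\Big)\setminus\{y\}\subseteq X\setminus\bigcup_nX_n=\emptyset,\qquad\text{so}\qquad N_0\setminus\{y\}=\bigcup_n(N_n\setminus N_{n+1}).$$

**Step 5: the rank of $y$ is too small.** Each $N_n\setminus N_{n+1}$ is compact and contained in $X$. As $\delta$ is a limit, $X$ is the increasing union of the open sets $\{p:\mathrm{rk}(p)<\alpha\}$, $\alpha<\delta$. So there is $\alpha_n<\delta$ such that all points of $N_n\setminus N_{n+1}$ have rank $<\alpha_n$. Let $\alpha^*=\sup_n\alpha_n$, which is $<\delta$ because $\mathrm{cf}(\delta)>\omega$. Every point of $N_0$ other than $y$ has rank $<\alpha^*$, that is, $N_0\cap K^{(\alpha^*)}\subseteq\{y\}$. So $\mathrm{rk}(y)\le\alpha^*<\delta$, a contradiction. This proves Theorem C. $\blacksquare$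

**Proof of Corollary D.** If $\mathrm{cf}(\delta)=\omega$ and $\mu\le\lambda^\omega$, apply Theorem B. Conversely, suppose that $\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$ is the cardinal sequence of a sBA. Put $\eta=\delta+\varepsilon>\delta$. We have $1\le\delta=\lambda\nu<\lambda^+$, $\kappa_\alpha=\lambda$ for $\alpha<\delta$, and $\kappa_\delta=\mu>\lambda$. So Theorem C applies. As $\delta$ is a limit ordinal, $\mathrm{cf}(\delta)=\omega$; and $\mu=\kappa_\delta\le\lambda^\omega$. $\square$

For example, suppose that $\aleph_\omega$ is a strong limit, and let $\mu>\aleph_\omega$ and $1\le\nu<\aleph_\omega^+$. The ordinal $\aleph_\omega\cdot\nu$ has cofinality $\mathrm{cf}(\aleph_\omega)=\omega$ if $\nu$ is a successor, and cofinality $\mathrm{cf}(\nu)$ if $\nu$ is a limit. So $\langle\aleph_\omega\rangle_{\aleph_\omega\cdot\nu}{}^\frown\langle\mu\rangle_{\aleph_\omega^+}$ is the cardinal sequence of a sBA exactly when $\nu$ is a successor or $\mathrm{cf}(\nu)=\omega$, and $\mu\le\aleph_\omega^{\omega}$ (cardinal exponentiation). In particular $\nu=1$ is allowed, which gives the sequence of Theorem A when $\mu=\aleph_\omega^+$,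 while $\nu=\omega_1$ is not.
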